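# Minimal vector fields of constant length on odd spheres that are not Hopf fields

## 1. A field that turns between two circle directions

Fix $m\ge 1$ and split $\mathbf C^{m+1}=\mathbf C^{p+1}\times\mathbf C^{q+1}$ with $p,q\ge 0$ and $p+q+1=m$. Every point of the unit sphere $S^{2m+1}$ can be written
$$X=(z,w)=(\cos t\,x,\ \sin t\,y),\qquad x\in S^{2p+1},\ y\in S^{2q+1},\ t\in[0,\tfrac\pi2].$$
At $t=0$ the point does not depend on $y$, and at $t=\pi/2$ it does not depend on $x$. Write $c=\cos t$, $s=\sin t$, and put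
$$\xi_1=(ix,0),\qquad \xi_2=(0,iy),\qquad \partial_t=(-s\,x,\ c\,y).$$
These are orthonormal tangent vectors of the sphere for $0<t<\pi/2$. Given a function $\theta$ on $[0,\pi/2]$, let
$$U_\theta=\cos\theta(t)\,\xi_1+\sin\theta(t)\,\xi_2 .\tag{1}$$
For $m=1$ the sets $t=\text{const}$ are flat tori in $S^3$, and $U_\theta$ is tangent to each torus at angle $\theta(t)$ to the first circle direction. The function $\theta$ says how the direction turns from torus to torus.

Some examples. If $\theta=t$, then $U_\theta=(i\cos t\,x,\,i\sin t\,y)=iX$. If $\theta=-t$, then $U_\theta(z,w)=(iz,-iw)$. Both have the form $X\mapsto JX$ with $J$ an orthogonal complex structure. If $\theta=0$, then $U_\theta=(iz/|z|,0)$, which has no continuous extension to $z=0$. If $\theta=3t$, then $\cos3t/\cos t=4c^2-3$ and $\sin 3t/\sin t=3-4s^2$, so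
$$U_{3t}(z,w)=\bigl((4|z|^2-3)\,iz,\ (3-4|w|^2)\,iw\bigr).$$
This is smooth on the whole sphere, has unit length, and is not linear in $X$.

The construction serves the following question. Write $N$ for the unit normal of the sphere, $N(X)=X$. A Hopf fibration has great circles as fibers, generated by a field $JN$ with $J$ an orthogonal complex structure on $\mathbf R^{2m+2}$. The fields $JN$ are exactly the unit Killing fields of $S^{2m+1}$, and $rJN$ is a critical point of the volume among fields of constant length $r$, for every $r>0$. Is every smooth critical field of constant length on the whole sphere of this form? We shall show that the answer is no in every dimension $2m+1\ge3$, and the fields that show it are of the form $rU_\theta$.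

## 2. Volume of a vector field, and the three theorems

Let $g$ be the round metric and $\nabla$ its Levi-Civita connection. The tangent space of $TS^{2m+1}$ at a vector splits into a horizontal and a vertical part. If $V$ is a vector field and $\gamma$ a curve, the velocity of $V(\gamma(\cdot))$ has horizontal part $\gamma'$ and vertical part $\nabla_{\gamma'}V$. The **Sasaki metric** $g^S$ makes the two parts orthogonal and gives each the length measured by $g$. Hence $V^*g^S(Y,Z)=g(Y,Z)+g(\nabla_YV,\nabla_ZV)$. The volume of $V$ is the volume of the sphere for the metric $V^*g^S$. For $V=rU$ with $|U|=1$ this gives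
$$\mathrm{Vol}(rU)=\int_{S^{2m+1}}\sqrt{\det\bigl(I+r^2(\nabla U)^t\nabla U\bigr)}\;dv .\tag{2}$$

**Definition.** A smooth field $V$ of constant length $r>0$ is $r$-minimal if it is a critical point of the volume restricted to smooth fields of constant length $r$.

**Example.** Let $U=JN$. Then $\nabla_YU$ is the tangential part of $JY$. It is $0$ for $Y=JN$, since $J(JN)=-N$. If $Y$ is tangent and orthogonal to $JN$, then $JY\perp N$, so $\nabla_YU=JY$. Hence $(\nabla U)^t\nabla U$ is the projection onto $U^\perp$, which has dimension $2m$, and $\mathrm{Vol}(rJN)=(1+r^2)^m\,\mathrm{vol}(S^{2m+1})$.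

**Theorem A ($m=1$).** There is $r_1>1/\sqrt3$ such that for every $0<r<r_1$ there is a real-analytic $\theta$ on $[0,\pi/2]$ with $\theta(0)=0$, $\theta(\pi/2)=3\pi/2$, for which $rU_\theta$ is a smooth $r$-minimal vector field on $S^3$ not of the form $rJN$.

**Theorem B ($m\ge2$).** Take $q=1$, $p=m-2$. For every integer $N\ge 1$ there is $r_N>0$ such that for every $0<r<r_N$ there are at least $N$ distinct fields $rU_\theta$ that are smooth, $r$-minimal on $S^{2m+1}$, and not of the form $rJN$.

Theorems A and B answer the question negatively for every $m\ge1$. The third theorem is not needed for that; it shows that some restriction on $r$ is necessary in Theorem A.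

**Theorem C.** Let $m=1$, $r=1$, and $\theta\in C^1[0,\frac\pi2]\cap C^2(0,\frac\pi2)$ with $\theta(0)=0$, $\theta(\pi/2)\in\frac\pi2+\pi\mathbf Z$. If the Euler–Lagrange equation (5) below holds, then $\theta=\pm t$, so $U_\theta$ is a Hopf field.

## 3. The reduced length functional and its Euler–Lagrange equation

**Step 1: the covariant derivative of $U_\theta$.** We want the determinant in (2) as a function of $t$, $\theta$ and $\theta'$. Let $\mathcal D$ be the flat derivative of $\mathbf R^{2m+2}$; $\nabla$ is its tangential part. Let $u\perp_{\mathbf C}x$ and $v\perp_{\mathbf C}y$ be unit vectors, regarded as the tangent vectors $(u,0)$ and $(0,v)$. Since $\xi_1=(iz/|z|,0)$ depends only on $z$, and is constant along rays in $z$,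
$$\mathcal D_{\partial_t}\xi_1=0,\quad \mathcal D_{\xi_2}\xi_1=0,\quad \mathcal D_v\xi_1=0,\quad \mathcal D_{\xi_1}\xi_1=\tfrac{1}{c}(i\cdot ix,0)=-\tfrac1c(x,0),\quad \mathcal D_u\xi_1=\tfrac1c\,iu .$$
In the last two, $|z|=c$ does not change to first order because $ix$ and $u$ are orthogonal to $x$. Similarly
$$\mathcal D_{\partial_t}\xi_2=\mathcal D_{\xi_1}\xi_2=\mathcal D_u\xi_2=0,\qquad \mathcal D_{\xi_2}\xi_2=-\tfrac1s(0,y),\qquad \mathcal D_v\xi_2=\tfrac1s\,iv .$$
Now $(x,0)=cX-s\,\partial_t$ and $(0,y)=sX+c\,\partial_t$, so the tangential parts of $-\frac1c(x,0)$ and $-\frac1s(0,y)$ are $\tan t\,\partial_t$ and $-\cot t\,\partial_t$. With $n=-\sin\theta\,\xi_1+\cos\theta\,\xi_2$ and $U=U_\theta$,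
$$\nabla_{\partial_t}U=\theta'n,\quad \nabla_{\xi_1}U=\cos\theta\tan t\,\partial_t,\quad \nabla_{\xi_2}U=-\sin\theta\cot t\,\partial_t,\quad \nabla_uU=\tfrac{\cos\theta}c\,iu,\quad \nabla_vU=\tfrac{\sin\theta}s\,iv .$$

**Step 2: the determinant.** The matrix $(\nabla U)^t\nabla U$ is the Gram matrix of these vectors. The vector $\theta'n$ is orthogonal to all the others. On $\mathrm{span}(\xi_1,\xi_2)$ both images are multiples of $\partial_t$, so the block there is $\nu\nu^t$ with $\nu=(\cos\theta\tan t,-\sin\theta\cot t)$, and $\det(I+r^2\nu\nu^t)=1+r^2|\nu|^2$. The $u$-directions form a space of real dimension $2p$, the $v$-directions one of dimension $2q$. The determinant in (2) is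
$$(1+r^2\theta'^2)\bigl(1+r^2(\cos^2\theta\tan^2t+\sin^2\theta\cot^2t)\bigr)\Bigl(1+r^2\tfrac{\cos^2\theta}{c^2}\Bigr)^{2p}\Bigl(1+r^2\tfrac{\sin^2\theta}{s^2}\Bigr)^{2q}.$$
The round metric is $dt^2+c^2g_{S^{2p+1}}+s^2g_{S^{2q+1}}$, so the volume density is proportional to $c^{2p+1}s^{2q+1}dt$. Multiplying,
$$\mathrm{Vol}(rU_\theta)=\mathrm{const}\int_0^{\pi/2}\sqrt{1+r^2\theta'^2}\;F(t,\theta)\,dt,\qquad F=\sqrt D\,(c^2+r^2\cos^2\theta)^p(s^2+r^2\sin^2\theta)^q,\tag{3}$$
with $D=c^2s^2+r^2(\cos^2\theta\,s^4+\sin^2\theta\,c^4)$. So the reduced volume is the length of the curve $(t,\theta(t))$ for the metric $F^2(dt^2+r^2d\theta^2)$ on a strip. As a check, for $\theta=t$ we have $D=(1+r^2)c^2s^2$ and the integrand is $(1+r^2)^{1+p+q}c^{2p+1}s^{2q+1}$, which agrees with the factor $(1+r^2)^m$ of the example above.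

**Step 3: derivatives of $D$.** We use $\frac{d}{dt}(c^2s^2)=\sin2t\cos2t$, $\frac{d}{dt}s^4=2s^2\sin2t$, $\frac d{dt}c^4=-2c^2\sin2t$, together with $\cos^2\theta\,s^2-\sin^2\theta\,c^2=\cos^2\theta-c^2=\frac12(\cos2\theta-\cos2t)$ and $c^4-s^4=\cos2t$. The result is
$$D_t=\sin2t\,\bigl[(1-r^2)\cos2t+r^2\cos2\theta\bigr],\qquad D_\theta=r^2\sin2\theta\cos2t .\tag{4}$$

**Step 4: the Euler–Lagrange equation.** Let $\omega=\sqrt{1+r^2\theta'^2}$. The equation for (3) is $(r^2\theta'F/\omega)'=\omega F_\theta$. Since $(\theta'/\omega)'=\theta''/\omega-r^2\theta'^2\theta''/\omega^3=\theta''/\omega^3$, it reads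
$$\frac{r^2\theta''F}{\omega^3}+\frac{r^2\theta'(F_t+\theta'F_\theta)}{\omega}=\omega F_\theta .$$
Multiply by $\omega^3$ and use $\omega^2-r^2\theta'^2=1$ to get $r^2\theta''F=\omega^2[F_\theta-r^2\theta'F_t]$, that is,
$$\theta''=(1+r^2\theta'^2)\,(\gamma-\theta'\ell),\tag{5}$$
$$\gamma=\frac{\partial_\theta\ln F}{r^2}=\frac{\sin2\theta\cos2t}{2D}-\frac{p\sin2\theta}{c^2+r^2\cos^2\theta}+\frac{q\sin2\theta}{s^2+r^2\sin^2\theta},$$
$$\ell=\partial_t\ln F=\frac{D_t}{2D}-\frac{p\sin2t}{c^2+r^2\cos^2\theta}+\frac{q\sin2t}{s^2+r^2\sin^2\theta}.$$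
Since $D\ge c^2s^2>0$ inside, the right side of (5) is analytic in $(t,\theta,\theta',r)\in(0,\frac\pi2)\times\mathbf R^3$. The value $r=0$ is included, and there $D=c^2s^2$, $\cos2t/(c^2s^2)=1/s^2-1/c^2$, and (5) becomes
$$\theta''+\bigl((2q+1)\cot t-(2p+1)\tan t\bigr)\theta'=\tfrac12\sin2\theta\Bigl(\frac{2q+1}{s^2}-\frac{2p+1}{c^2}\Bigr).\tag{6}$$

**Solutions visible at once.** For $\theta=t$ we have $D=(1+r^2)c^2s^2$ and $D_t=\sin2t\cos2t$, and both $\gamma$ and $\ell$ equal $\frac1{1+r^2}\bigl((2q+1)\cot t-(2p+1)\tan t\bigr)$. Since $\theta'=1$, the function $\theta=t$ solves (5) for all $r$. Constants in $\frac\pi2\mathbf Z$ solve it too, because $\gamma=0$ there.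

**Symmetries.** Equation (5) is invariant under $\theta\mapsto-\theta$. It is also invariant under $(t,\theta,p,q)\mapsto(\frac\pi2-t,\ \frac\pi2+k\pi-\theta,\ q,p)$ for $k\in\mathbf Z$: this exchanges $c^2$ with $s^2$ and $\cos^2\theta$ with $\sin^2\theta$, fixes $D$, $\sin2\theta$ and $\theta'$, and changes the sign of $\cos2t$, $\gamma$, $\ell$ and $\theta''$.

## 4. Lemma 1: from the ODE to a minimal field on the sphere

Equation (5) only says that $U_\theta$ is critical among fields of the form (1). Minimality requires all variations, and smoothness at the two ends must be checked.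

**Lemma 1.** Suppose $\theta$ solves (5) on $(0,\pi/2)$ for some $r>0$, that $\theta=t\alpha(t^2)$ near $t=0$ with $\alpha$ analytic, and that near $t=\pi/2$, $\theta=\frac\pi2+k\pi-\tilde t\tilde\alpha(\tilde t^2)$ with $\tilde t=\frac\pi2-t$, $\tilde\alpha$ analytic, $k\in\mathbf Z$. Then $rU_\theta$ is a smooth $r$-minimal field on $S^{2m+1}$. If it is of the form $rJN$, then $\theta=\pm t$; in particular $\theta'(0)=\pm1$.

**Step 1: smoothness.** For $0<t<\pi/2$ the function $\theta$ is analytic, as a solution of an analytic ODE, and everything in (1) is smooth. Write $U_\theta=(\cos\theta\,iz/|z|,\ \sin\theta\,iw/|w|)$. Near $w=0$, $\theta$ is an odd analytic function of $t$, so $\cos\theta$ and $\sin\theta/\sin t$ are analytic functions of $t^2$, hence of $\sin^2t=|w|^2$. Thus $\cos\theta\,iz/|z|$ and $\sin\theta\,iw/|w|=\frac{\sin\theta}{\sin t}\,iw$ are smooth. Near $z=0$ we have $\cos\theta=(-1)^k\sin(\tilde t\tilde\alpha)$ and $\sin\theta=(-1)^k\cos(\tilde t\tilde\alpha)$, with $|z|=\sin\tilde t$, and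 the same argument applies.

**Step 2: the first variation has a gradient.** Let $U$ be a smooth unit field, $U_\varepsilon$ a variation by unit fields with velocity $W$; then $W\perp U$, and every smooth $W\perp U$ occurs, by normalizing $U+\varepsilon W$. With $A=\nabla U$ and $L=I+r^2A^tA$,
$$\frac{d}{d\varepsilon}\sqrt{\det L}=\tfrac12\sqrt{\det L}\;\mathrm{tr}(L^{-1}\dot L)=r^2\sqrt{\det L}\;\mathrm{tr}(L^{-1}A^t\nabla W)=\mathrm{tr}(Z^t\nabla W),\qquad Z=r^2\sqrt{\det L}\,AL^{-1}.$$
Integrating by parts, the first variation of $\mathrm{Vol}(rU)$ is $-\int g(\mathrm{div}Z,W)\,dv=\int g(E(U),W)\,dv$, where $E(U)$ is the projection of $-\mathrm{div}Z$ to $U^\perp$. It is smooth, and it is the only section of $U^\perp$ with this property, since the difference of two such sections may be used as $W$. So $rU$ is $r$-minimal exactly when $E(U)=0$.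

The volume is invariant under isometries $f$ and under $U\mapsto-U$. A variation $U_\varepsilon$ with velocity $W$ gives $f_*U_\varepsilon$ with velocity $f_*W$, and $-U_\varepsilon$ with velocity $-W$. By uniqueness, $E(f_*U)=f_*E(U)$ and $E(-U)=-E(U)$.

**Step 3: symmetry leaves one unknown function.** Let $U=U_\theta$. It is invariant under the group $U(p+1)\times U(q+1)$, hence so is $E(U)$. The group is transitive on each set $t=\mathrm{const}\in(0,\frac\pi2)$. The isotropy group $U(p)\times U(q)$ of a point contains $-1$ on each of the spaces $x^{\perp_{\mathbf C}}$ and $y^{\perp_{\mathbf C}}$, so its fixed vectors in the tangent space are exactly $\mathrm{span}(\partial_t,\xi_1,\xi_2)$. Therefore $E(U)=e_0(t)\partial_t+e_1(t)\xi_1+e_2(t)\xi_2$ for $0<t<\frac\pi2$.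

Complex conjugation $\iota$ is an isometry with $\iota_*\partial_t=\partial_t$ and $\iota_*\xi_j=-\xi_j$, because $\overline{ix}=-i\bar x$. So $\iota_*U=-U$ and $\iota_*E(U)=E(-U)=-E(U)$. Comparing the coefficients of $\partial_t$ gives $e_0=0$. Since also $E(U)\perp U$, we have $E(U)=e(t)\,n$.

**Step 4: the remaining function vanishes by (5).** For $\zeta\in C_c^\infty(0,\frac\pi2)$ the variation $U_{\theta+\varepsilon\zeta}$ is smooth with velocity $\zeta n$. The derivative of (3) in direction $\zeta$ is a constant times $\int e\,\zeta\,c^{2p+1}s^{2q+1}dt$, and it is $0$ by (5). So $e=0$ on $(0,\frac\pi2)$. The set $0<t<\frac\pi2$ is dense in the sphere and $E(U)$ is continuous, so $E(U)=0$.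

**Step 5: recognizing Hopf fields.** Suppose $U_\theta(X)=J'X$ with $J'$ linear. At $t=0$ this says $J'(x,0)=(ix,0)$. At $t=\pi/2$ it says $J'(0,y)=\pm(0,iy)$, the sign being that of $\sin\theta(\pi/2)=\pm 1$. By linearity $U_\theta=(c\,ix,\pm s\,iy)$, so $\cos\theta=\cos t$ and $\sin\theta=\pm\sin t$ with one fixed sign. By continuity and $\theta(0)=0$ we get $\theta=\pm t$. $\square$

Taking $\theta=t$ we recover that $rJN$ is $r$-minimal for $J=i$. Every orthogonal complex structure is conjugate to this one by an isometry, so this covers all Hopf fields.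

## 5. The field $U_{3t}$ at $r=1/\sqrt3$, and why minimizing misses it

Let $m=1$, so $p=q=0$ and $F=\sqrt D$. Try $\theta=3t$ with $r^2=\frac13$. Then $\theta'=3$ and $\omega=2$ are constant, and the Euler–Lagrange equation $(r^2\theta'F/\omega)'=\omega F_\theta$ becomes $\frac12(F_t+3F_\theta)=2F_\theta$, that is, $F_t=F_\theta$, or $D_t=D_\theta$. By (4), with $\tau=2t$, this says
$$\sin\tau\Bigl[\tfrac23\cos\tau+\tfrac13\cos3\tau\Bigr]=\tfrac13\sin3\tau\cos\tau .$$
It is equivalent to $2\sin\tau\cos\tau=\sin3\tau\cos\tau-\cos3\tau\sin\tau=\sin2\tau$, which is true. Near $t=\pi/2$ we have $3t=\frac{3\pi}2-3\tilde t$, so Lemma 1 applies with $k=1$: for this one length, $\frac1{\sqrt3}U_{3t}$ is a smooth minimal field on $S^3$, and it is not of the form $rJN$ because $\theta'(0)=3$.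

The example suggests what to look for at other lengths: solutions of (5) with $\theta(0)=0$ and $\theta(\pi/2)=\frac{3\pi}2$. The first thing to try is to minimize (3) over functions with these boundary values. The difficulty is that the integrand grows only linearly in $\theta'$, while $D=r^2\sin^2\theta$ at $t=0$, so a very steep piece of graph near $t=0$ costs only a bounded amount. Concretely, let $\theta_\varepsilon$ be linear on $[0,\varepsilon]$ from $0$ to $\pi+\varepsilon$, and $\theta_\varepsilon=\pi+t$ on $[\varepsilon,\frac\pi2]$. As $\varepsilon\to0$ the first piece contributes in the limit $\int_0^\pi r\cdot r\sin\theta\,d\theta=2r^2$, and the second contributes $\int_0^{\pi/2}(1+r^2)cs\,dt=\frac{1+r^2}2$. For $r^2=\frac13$ the total is $\frac43$.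

Compare with $\theta=3t$. With $Q=\cos^2\tau$ we have $\cos3\tau\cos\tau=4Q^2-3Q$, and
$$4D=(1-Q)+\tfrac13(1+Q-8Q^2+6Q)=(1-Q)+\tfrac13(1-Q)(1+8Q)=\tfrac43\sin^2\tau\,(1+2\cos^2\tau),$$
where we used $4D=\sin^2\tau+r^2(1+\cos^2\tau-2\cos2\theta\cos\tau)$, verified in Section 7. Hence the reduced length of $3t$ is
$$\int_0^{\pi/2}2\sqrt D\,dt=\int_0^{\pi}\sqrt D\,d\tau=\int_{-1}^1\sqrt{\tfrac{1+2y^2}{3}}\,dy\ \ge\ 2\sqrt{\tfrac{1+2\cdot\frac14}{3}}=\sqrt2>\tfrac43,$$
by Jensen's inequality on $[0,1]$ for the convex function $\sqrt{(1+2y^2)/3}$. So the solution $3t$ is not a minimizer in its class: almost vertical graphs do better. We therefore solve (5) as an initial value problem from $t=0$ with slope $\theta'(0)=a$, and choose $a$ so that the other end fits. This needs a precise statement about the singular endpoint.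

## 6. Lemma 2: starting at the singular endpoint

If $\theta=t\alpha$ and $\beta=t\alpha'$, equation (5) becomes a system whose only singular part at $t=0$ is a linear damping term in $\beta$. The lemma below treats all such systems. Its parameter $\lambda$ will be $r$ in one use and a scaling parameter in another.

**Lemma 2.** Let $n>0$ and consider
$$t\alpha'=\beta,\qquad t\beta'=-n\beta+t^2N_1(t^2,\alpha,\beta,\lambda)+\beta^2N_2(t^2,\alpha,\beta,\lambda),\tag{7}$$
where $N_1,N_2$ are real-analytic near $\{0\}\times\mathbf R\times\{0\}\times\mathbf R$. For every compact $\mathcal K\subset\mathbf R\times\mathbf R$ there is $\delta>0$ such that for $(a,\lambda)\in\mathcal K$ there is a solution on $[0,\delta]$ with $\alpha$ an analytic function of $t^2$, $\alpha(0)=a$, $\beta=t^2b(t^2)$, $b$ analytic. It is the only solution near $t=0$ of this form. The functions $\theta=t\alpha$ and $\theta'=\alpha+\beta$ are continuous in $(t,a,\lambda)\in[0,\delta]\times\mathcal K$ and $C^1$ in $(a,\lambda)$ (on a neighborhood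 of $\mathcal K$), with derivatives continuous in $(t,a,\lambda)$.

**Step 1: an integral equation.** The purpose is to turn (7) into a fixed point problem for $b$ without singular terms. Put $z=t^2$, so that $t\frac d{dt}=2z\frac d{dz}$, and $\beta=zb$. The first equation of (7) says $\frac{d\alpha}{dz}=\frac b2$, that is, $\alpha(z)=a+\frac12\int_0^zb$. The second says $2z(b+zb')=-nzb+zN_1+z^2b^2N_2$, that is,
$$2zb'+(n+2)b=N_1+zb^2N_2 .$$
Call the right side $H(z)$. Since $\frac d{d\nu}[\nu^{n+2}b(\nu^2z)]=\nu^{n+1}[(n+2)b+2\zeta b']_{\zeta=\nu^2z}$, integration over $\nu\in[0,1]$ gives $b(z)=\int_0^1\nu^{n+1}H(\nu^2z)\,d\nu$. So $b=T(b;a,\lambda)$, where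
$$T(b;a,\lambda)=\mathcal I\bigl[N_1(\zeta,\alpha,\zeta b,\lambda)+\zeta b^2N_2(\zeta,\alpha,\zeta b,\lambda)\bigr],\qquad \mathcal I f(z)=\int_0^1\nu^{n+1}f(\nu^2z)\,d\nu .\tag{8}$$
Conversely, if $b=\mathcal IH$ is analytic, then substituting $\nu\mapsto\nu/\mu$ gives $\mu^{n+2}b(\mu^2z)=\int_0^\mu\nu^{n+1}H(\nu^2z)\,d\nu$, and the $\mu$-derivative at $\mu=1$ gives back the differential equation.

**Step 2: a uniform contraction.** By compactness of $\mathcal K$ there are $\rho>0$ and $M\ge1$ such that for each $(a_0,\lambda_0)\in\mathcal K$ the functions $N_1,N_2$ extend holomorphically to the polydisc of radius $\rho$ around $(0,a_0,0,\lambda_0)$ in $\mathbf C^4$, with $N_i$ and their partial derivatives up to order two bounded by $M$. Two such extensions agree where both are defined, since the intersection of two such polydiscs is convex and meets $\mathbf R^4$ in an open set if it is nonempty. Let $\mathcal X$ be the Banach algebra of bounded holomorphic functions on $|z|<\delta'$ with the sup norm, and $R=M+1$.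 Take $\|b\|\le R$, $|a-a_0|<\rho/2$, $|\lambda-\lambda_0|<\rho/2$, and $\delta'<\rho$, $\delta'R\le\rho/2$. Then $|\alpha-a_0|<\frac\rho2+\frac\rho4$ and $|\zeta b|\le\frac\rho2$, so the arguments of $N_i$ stay in the polydisc. The operator $\mathcal I$ is linear on $\mathcal X$ of norm $\le\frac1{n+2}<\frac12$. If also $\delta'R^2M\le1$, then
$$\|T(b;a,\lambda)\|\le\frac{M+\delta'R^2M}{n+2}<R .$$
For two functions $b_1,b_2$ in the ball, the arguments $\alpha$ differ by at most $\frac12\delta'\|b_1-b_2\|$ and the arguments $\zeta b$ by at most $\delta'\|b_1-b_2\|$. The mean value inequality on the convex polydisc gives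
$$\|T(b_1)-T(b_2)\|\le\Bigl[\tfrac32\delta'M+2\delta'RM+\tfrac32\delta'^2R^2M\Bigr]\|b_1-b_2\|\le\tfrac12\|b_1-b_2\|$$
for $\delta'$ small, uniformly on $\mathcal K$. So $T$ has a unique fixed point $b(a,\lambda)$ in the ball $\|b\|\le R$, and $\|b(a,\lambda)\|<R$.

**Step 3: dependence on parameters.** The map $(b,a,\lambda)\mapsto(\zeta,\alpha,\zeta b,\lambda)\in\mathcal X^4$ is affine and bounded. Composition with $N_i$ is $C^1$ on functions with values in the polydisc and bounded away from its boundary: by Taylor's formula and the bound on second derivatives, $N_i(v+k)=N_i(v)+DN_i(v)k+O(\|k\|^2)$, and $DN_i(v)$ is Lipschitz in $v$. Hence $T$ is $C^1$ in $(b,a,\lambda)$, with $\|\partial_bT\|\le\frac12$. By the implicit function theorem for $b-T(b;a,\lambda)=0$, the map $(a,\lambda)\mapsto b(a,\lambda)\in\mathcal X$ is $C^1$. For real $(a,\lambda)$ the function $\overline{b(\bar z)}$ is a fixed point in the ball too, so $b$ is real on the real axis. Choose $\delta$ with $\delta^2<\delta'$. Then $\theta=t\alpha(t^2)$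 and $\theta'=\alpha(t^2)+t^2b(t^2)$ have all the stated dependence, because a family continuous in the sup norm is jointly continuous in the parameters and $z$.

**Step 4: uniqueness.** For any solution of the stated form, $b$ is a fixed point of $T$ on some small disc, by Step 1. Also $|b(0)|=|N_1(0,a,0,\lambda)|/(n+2)\le M/2<R$, so $\|b\|\le R$ on a possibly smaller disc. The contraction estimate holds on that disc as well, so $b$ coincides there with the fixed point constructed above. $\square$

**Applying the lemma to (5).** Put $\theta=t\alpha$, $\beta=t\alpha'$, $z=t^2$, and $S(z)=\sin(\sqrt z)/\sqrt z$, an entire function. Then $\theta'=\alpha+\beta$, $t\theta''=\beta+t\beta'$, $\sin2\theta=2t\alpha S(4z\alpha^2)$ and $\sin2t=2tS(4z)$. Write $D=z\hat D$ and $s^2+r^2\sin^2\theta=z\hat M$. Multiplying (5) by $t$ gives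
$$t\alpha'=\beta,\qquad t\beta'=-\beta+\bigl(1+r^2(\alpha+\beta)^2\bigr)\bigl(G-(\alpha+\beta)\Lambda\bigr),$$
$$G=t\gamma=\alpha S(4z\alpha^2)\Bigl[\frac{\cos2t}{\hat D}+\frac{2q}{\hat M}-\frac{2pz}{c^2+r^2\cos^2\theta}\Bigr],$$
$$\Lambda=t\ell=S(4z)\Bigl[\frac{(1-r^2)\cos2t+r^2\cos2\theta}{\hat D}+\frac{2q}{\hat M}-\frac{2pz}{c^2+r^2\cos^2\theta}\Bigr].$$
At $z=0$ we have $\hat D=\hat M=1+r^2\alpha^2$ and $c^2+r^2\cos^2\theta=1+r^2$. None of these vanishes, so $G$ and $\Lambda$ are analytic in $(z,\alpha,r)$ near $\{z=0\}$. At $z=0$, $G=\frac{(2q+1)\alpha}{1+r^2\alpha^2}$ and $\Lambda=\frac{2q+1}{1+r^2\alpha^2}$. Since $1+r^2(\alpha+\beta)^2=(1+r^2\alpha^2)+r^2(2\alpha\beta+\beta^2)$, the right side of the second equation at $z=0$ equals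
$$-\beta-(2q+1)\beta\,\frac{1+r^2(\alpha+\beta)^2}{1+r^2\alpha^2}=-(2q+2)\beta-(2q+1)r^2\,\frac{2\alpha\beta^2+\beta^3}{1+r^2\alpha^2}.$$
So we have the form (7) with $n=2q+2$, $\lambda=r$, $N_2=-(2q+1)r^2\frac{2\alpha+\beta}{1+r^2\alpha^2}$, and $zN_1$ the difference between the right side and its value at $z=0$, which is divisible by $z$.

Let $\theta(\cdot\,;a,r)$ denote the resulting solution with $\theta(0)=0$, $\theta'(0)=a$, continued by (5) as far as possible inside $[0,\frac\pi2)$. By uniqueness, $\theta(t;1,r)=t$ and $\theta(t;0,r)=0$. Lemma 2 on a short interval, followed by the standard dependence theorem for the regular ODE (5) on $(0,\frac\pi2)$, gives the following for $0<t_1<\frac\pi2$.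

**Continuous dependence.** The set of $(a,r)$ for which the solution exists on $[0,t_1]$ is open. On it $(\theta,\theta')$ is continuous in $(t,a,r)$, $0\le t\le t_1$, and $C^1$ in $a$ with derivative continuous in $(t,a,r)$.

By the symmetry of Section 3, near $t=\frac\pi2$ we have the solutions $\frac\pi2+k\pi-\tilde\theta(\frac\pi2-t;b,r)$, where $\tilde\theta$ is the same family with $p$ and $q$ interchanged.

## 7. The three-sphere: a monotone quantity controls the shooting (Theorem A)

Here $p=q=0$. The reflection $t\mapsto\frac\pi2-t$ preserves the equation, so it is enough to shoot to the middle torus $t=\frac\pi4$ and to hit $\theta=\frac{3\pi}4$ there. The slope $a=1$ gives $\theta(\frac\pi4)=\frac\pi4$, too small. We need two facts: solutions reach the middle at all, and a large slope overshoots.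

**Step 1: Hamiltonian form.** This step puts the equation in a form where blow-up is visible as the vanishing of one quantity. Put $\tau=2t$, $\varphi=2\theta$, with $\varphi'=d\varphi/d\tau=d\theta/dt$, and $\Phi=4D$. With $s^4=\frac14(1-\cos\tau)^2$, $c^4=\frac14(1+\cos\tau)^2$ and $\cos^2\theta=\frac12(1+\cos\varphi)$,
$$\Phi=\sin^2\tau+\tfrac{r^2}2\bigl[(1+\cos\varphi)(1-\cos\tau)^2+(1-\cos\varphi)(1+\cos\tau)^2\bigr]=\sin^2\tau+r^2(1+\cos^2\tau-2\cos\varphi\cos\tau).$$
Up to a constant, the Lagrangian is $\mathcal L=\sqrt\Phi\sqrt{1+r^2\varphi'^2}$. Let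
$$P=\frac{\sqrt\Phi}{\sqrt{1+r^2\varphi'^2}}>0,\qquad p_\varphi=\frac{\partial\mathcal L}{\partial\varphi'}=\frac{r^2\varphi'\sqrt\Phi}{\sqrt{1+r^2\varphi'^2}} .$$
Then $p_\varphi\varphi'-\mathcal L=-P$, so along solutions $P'=\mathcal L_\tau$, and
$$\varphi'=\frac{p_\varphi}{r^2P},\quad P^2+\frac{p_\varphi^2}{r^2}=\Phi,\quad p_\varphi'=\mathcal L_\varphi=\frac{\Phi_\varphi}{2P}=\frac{r^2\sin\varphi\cos\tau}P,\quad P'=\frac{\Phi_\tau}{2P}.\tag{9}$$
A solution can blow up at an interior $\tau$ only if $P\to0$ along a sequence, so we want a bound for $p_\varphi^2$ from above.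

**Step 2: the monotone quantity.** Let $a>0$, and let $\varphi=\varphi_a$ be the solution with $\varphi(0)=0$, $\varphi'(0)=a$ on its maximal interval inside $(0,\frac\pi2]$. From (9), $\bigl(\frac{p_\varphi^2}{2r^2}\bigr)'=\frac{p_\varphi\sin\varphi\cos\tau}{P}=r^2\varphi'\sin\varphi\cos\tau=r^2\cos\tau\,(1-\cos\varphi)'$. Moving the derivative onto $\cos\tau$ suggests
$$h=\frac{p_\varphi^2}{2r^2}-r^2\cos\tau\,(1-\cos\varphi),\qquad h'=r^2\sin\tau\,(1-\cos\varphi)\ge0 .$$
As $\tau\to0$, $p_\varphi^2\le r^2\Phi\to0$, so $h\to0$. Since $\varphi>0$ for small $\tau>0$,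
$$h(\tau)=r^2\int_0^\tau\sin\tau'\,\bigl(1-\cos\varphi(\tau')\bigr)\,d\tau'>0,\qquad P^2=\Phi-\frac{p_\varphi^2}{r^2}=\sin^2\tau+r^2(1-\cos\tau)^2-2h .\tag{10}$$
The second formula comes from inserting $\frac{p_\varphi^2}{r^2}=2h+2r^2\cos\tau(1-\cos\varphi)$: the terms with $\cos\varphi$ cancel. If $p_\varphi=0$ at some $\tau\in(0,\frac\pi2]$, then $h=-r^2\cos\tau(1-\cos\varphi)\le0$, which is false. So $p_\varphi>0$ and $\varphi'>0$.

**Step 3: solutions reach $\tau=\frac\pi2$ when $r^2\le\frac13$.** An upper bound for $h$ gives a lower bound for $P$. Choose $\varepsilon\in(0,\frac\pi2)$ in the interval of existence with $1-\cos\varphi\le1$ on $(0,\varepsilon]$. For $\tau\ge\varepsilon$ use $1-\cos\varphi\le2$ on $[\varepsilon,\tau]$: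
$$2h\le2r^2\bigl[(1-\cos\varepsilon)+2(\cos\varepsilon-\cos\tau)\bigr]=4r^2(1-\cos\tau)-2r^2(1-\cos\varepsilon).$$
With $\sin^2\tau=(1-\cos\tau)(1+\cos\tau)$, (10) gives
$$P^2\ge(1-\cos\tau)\bigl[1-3r^2+(1-r^2)\cos\tau\bigr]+2r^2(1-\cos\varepsilon)\ \ge\ 2r^2(1-\cos\varepsilon)>0$$
for $\varepsilon\le\tau\le\frac\pi2$. At $\tau=\frac\pi2$ the square bracket is $1-3r^2$; this is the place where $r^2\le\frac13$ is used. Hence $\varphi'=\frac{p_\varphi}{r^2P}\le\frac{\sqrt\Phi}{rP}$ stays bounded, since $\Phi\le1+4r^2$. The ODE is regular for $\tau\in(0,\pi)$, so $\varphi_a$ exists on $[0,\frac\pi2]$. By continuous dependence, $a\mapsto\varphi_a(\frac\pi2)$ is continuous on $(0,\infty)$.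

**Step 4: large slopes overshoot.** Now the lower bound $h\ge0$ is used. It gives $p_\varphi^2\ge2r^4\cos\tau(1-\cos\varphi)$, that is, $p_\varphi\ge2r^2\sqrt{\cos\tau}\,|\sin\frac\varphi2|$. By (10), $P\le\Sigma(\tau):=\sqrt{\sin^2\tau+r^2(1-\cos\tau)^2}$. Suppose $\varphi_a(\frac\pi2)<2\pi$. Then $0<\varphi_a<2\pi$ on $(0,\frac\pi2]$, because $\varphi'>0$, and
$$\frac d{d\tau}\ln\tan\frac\varphi4=\frac{\varphi'}{2\sin(\varphi/2)}=\frac{p_\varphi}{2r^2P\sin(\varphi/2)}\ge\frac{\sqrt{\cos\tau}}{\Sigma(\tau)}=\frac1\tau-\eta(\tau).$$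
Here $\eta$ is independent of $a$ and bounded, since $\sqrt{\cos\tau}=1+O(\tau^2)$ and $\Sigma=\tau(1+O(\tau^2))$, so $\eta=O(\tau)$ at $0$. Integrate from $\varepsilon$ to $\frac\pi2$ and let $\varepsilon\to0$. Since $\varphi_a(\varepsilon)\sim a\varepsilon$, $\tan(\varphi_a(\varepsilon)/4)/\varepsilon\to a/4$, and
$$\tan\frac{\varphi_a(\pi/2)}4\ \ge\ \frac{\pi a}8\,e^{-\int_0^{\pi/2}\eta\,d\tau}.$$
Choose $a^*>1$ so that the right side, with $a=a^*$, exceeds $\tan\frac{3\pi}8$. Then $\varphi_{a^*}(\frac\pi2)>\frac{3\pi}2$: if $\varphi_{a^*}(\frac\pi2)<2\pi$, by this inequality; otherwise trivially.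

**Step 5: intermediate value and reflection.** Since $\varphi_1=\tau$, $\varphi_1(\frac\pi2)=\frac\pi2$. So there is $a\in(1,a^*)$ with $\varphi_a(\frac\pi2)=\frac{3\pi}2$. The equation is invariant under $(\tau,\varphi)\mapsto(\pi-\tau,3\pi-\varphi)$, because $\cos\tau$ and $\cos\varphi$ both change sign and $\mathcal L$ is even in $\varphi'$. Put $\varphi(\tau)=3\pi-\varphi_a(\pi-\tau)$ for $\tau\ge\frac\pi2$. At $\tau=\frac\pi2$ the values are $3\pi-\frac{3\pi}2=\frac{3\pi}2$ and the derivatives are both $\varphi_a'(\frac\pi2)$. By uniqueness for the ODE this is one solution on $(0,\pi)$. In terms of $\theta$: near $0$, $\theta=t\alpha(t^2)$; near $\frac\pi2$, $\theta=\frac{3\pi}2-\tilde t\alpha(\tilde t^2)$. So $\theta$ is real-analytic on $[0,\frac\pi2]$, and Lemma 1 with $k=1$ shows that $rU_\theta$ is smooth and $r$-minimal. Since $\theta'(0)=a>1$, it is not of the form $rJN$. This covers $0<r\le1/\sqrt3$.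

**Step 6: slightly beyond $1/\sqrt3$.** At $r=1/\sqrt3$ fix the corresponding $a^*$. All solutions with $a\in[1,a^*]$ exist for $\tau\in[0,\frac\pi2]$, and $\varphi_{a^*}(\frac\pi2)>\frac{3\pi}2$. The set of $(a,r)$ with existence up to $\tau=\frac\pi2$ is open and contains the compact set $[1,a^*]\times\{1/\sqrt3\}$. By continuous dependence both properties persist for all $r$ in an interval $[1/\sqrt3,r_1)$ with $r_1>1/\sqrt3$. Since $\varphi_1(\frac\pi2)=\frac\pi2$ for every $r$, Step 5 applies verbatim. $\square$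

## 8. Higher spheres: spirals at $r=0$ and matching from two ends (Theorem B)

For $p\ne q$ the reflection of Step 5 exchanges two different equations, so we cannot stop at the middle. Instead we compare the solutions coming from $t=0$ with those coming from $t=\frac\pi2$, at a fixed $t_0$, in the plane of Cauchy data. The source of many intersections is that, for small $r$ and large slope $a$, the solution from $t=0$ winds many times around the constant solution $\frac\pi2$.

The choice of $q$ matters. Near $t=0$ and at $r=0$, in the variable $\sigma=\ln t$, equation (6) has the limit form $\Theta_{\sigma\sigma}+2q\,\Theta_\sigma=\frac{2q+1}2\sin2\Theta$, by the computation in 8.1 with $3$ replaced by $2q+1$. For $q=0$ there is no damping, and the solution with $\Theta\sim x=e^\sigma$ is $\Theta=2\arctan(x/2)$: it satisfies $\Theta_\sigma=\sin\Theta$, hence $\Theta_{\sigma\sigma}=\sin\Theta\cos\Theta$. It runs monotonically from $0$ to $\pi$ and does not oscillate around $\frac\pi2$. For $q=1$ the linearization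 at $\frac\pi2$ has characteristic equation $\lambda^2+2\lambda+3=0$, with roots $-1\pm i\sqrt2$, a damped oscillation. From now on $q=1$ and $p=m-2\ge0$.

### 8.1. Solutions of the equation at $r=0$ with large slope

Equation (6) is linear in $\theta'$ with a right side bounded on compact subsets of $(0,\frac\pi2)$, so its solutions exist on all of $(0,\frac\pi2)$. Write $\theta_a=\theta(\cdot\,;a,0)$ and $\sigma=\ln t$. With $\theta_\sigma=t\theta'$ and $\theta_{\sigma\sigma}=t^2\theta''+t\theta'$, (6) becomes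
$$\theta_{\sigma\sigma}+A\theta_\sigma=\tfrac12B\sin2\theta,\quad A=3t\cot t-(2p+1)t\tan t-1,\quad B=t^2\Bigl(\frac3{s^2}-\frac{2p+1}{c^2}\Bigr).\tag{11}$$
Here $A,B$ are even analytic functions of $t$ with $A(0)=2$ and $B(0)=3$. Fix $t_0\in(0,\frac\pi4)$ and $C>0$ such that $A\ge0$, $B\ge1$ and $|tB'|\le Ct^2$ on $(0,t_0]$.

**Step 1: rescaling to a limit profile.** For $a\ge1$ let $\mu=1/a$ and $\vartheta_a(x)=\theta_a(\mu x)$. Then $\vartheta_a(0)=0$, $\vartheta_a'(0)=1$, and $\vartheta_a$ satisfies (11) in the variable $\sigma=\ln x$ with coefficients $A(\mu x),B(\mu x)$. Write a solution as $x\alpha$ with $\beta=x\alpha'$ and $z=x^2$. Its first and second $\sigma$-derivatives are $x(\alpha+\beta)$ and $x(\alpha+2\beta+x\beta')$, so the equation is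
$$x\alpha'=\beta,\qquad x\beta'=-\beta+\alpha S(4z\alpha^2)B(\mu x)-\bigl(A(\mu x)+1\bigr)(\alpha+\beta).$$
The coefficients are analytic functions of $\mu^2z$, and at $z=0$ the right side is $-\beta+3\alpha-3(\alpha+\beta)=-4\beta$. This is the form (7) with $n=4$, $\lambda=\mu$, $N_2=0$. Lemma 2 with $\mathcal K=\{1\}\times[0,1]$ gives a $\delta>0$ independent of $\mu\in[0,1]$, and continuity in $\mu$ down to $\mu=0$ on $[0,\delta]$. On $[\delta,X]$ the equation is regular with coefficients continuous in $\mu$ as long as $\mu X<\frac\pi2$. Hence, as $a\to\infty$, $\vartheta_a\to\Theta$ in $C^1$ on compact subsets of $[0,\infty)$, where $\Theta(0)=0$, $\Theta'(0)=1$ and, with $\sigma=\ln x$,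
$$\Theta_{\sigma\sigma}+2\Theta_\sigma-\tfrac32\sin2\Theta=0 .\tag{12}$$
The solution $\Theta$ exists on $[0,\infty)$ because the nonlinearity in (12) is bounded.

**Step 2: $\Theta\to\frac\pi2$.** We use the energy $e_\Theta=\frac12\Theta_\sigma^2+\frac32\cos^2\Theta$. By (12), $\frac d{d\sigma}e_\Theta=-2\Theta_\sigma^2$, and $e_\Theta\to\frac32$ as $\sigma\to-\infty$. Since $\Theta_\sigma=x\Theta'\ne0$ near $\sigma=-\infty$, $e_\Theta<\frac32$ for all $\sigma$. So $\cos^2\Theta<1$, and as $\Theta>0$ for small $x>0$, we get $0<\Theta<\pi$ throughout.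

The energy decreases to a limit $e_\infty<\frac32$, so $\int\Theta_\sigma^2\,d\sigma<\infty$. The functions $\Theta_\sigma$, $\Theta_{\sigma\sigma}$, $\Theta_{\sigma\sigma\sigma}$ are bounded, by the energy and by (12). A nonnegative function with finite integral and bounded derivative tends to $0$, so $\Theta_\sigma\to0$. If $|\Theta_{\sigma\sigma}|\ge\epsilon>0$ at a sequence $\sigma_j\to\infty$, the bound on $\Theta_{\sigma\sigma\sigma}$ would give intervals of fixed length around $\sigma_j$ with $|\Theta_{\sigma\sigma}|\ge\epsilon/2$ and constant sign, and $\Theta_\sigma$ would change there by a fixed amount, contrary to $\Theta_\sigma\to0$. So $\Theta_{\sigma\sigma}\to0$, and (12) gives $\sin2\Theta\to0$. By continuity $\Theta$ tends to one of $0,\frac\pi2,\pi$. Since $\frac32\cos^2\Theta\to e_\infty<\frac32$, the limit is $\frac\pi2$.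

**Step 3: $\Theta-\frac\pi2$ has infinitely many simple zeros.** Let $W=\Theta-\frac\pi2$, so $W_{\sigma\sigma}+2W_\sigma+\frac32\sin2W=0$, and put $W=e^{-\sigma}Y$. Then $W_\sigma=e^{-\sigma}(Y_\sigma-Y)$ and $W_{\sigma\sigma}=e^{-\sigma}(Y_{\sigma\sigma}-2Y_\sigma+Y)$, so
$$Y_{\sigma\sigma}+(k-1)Y=0,\qquad k=\tfrac32\,\frac{\sin2W}{W}\ \to\ 3$$
(with $k=3$ where $W=0$). For large $\sigma$ we have $k-1\ge1$, and Sturm comparison with $Y_{\sigma\sigma}+Y=0$ gives infinitely many zeros. They are simple: a double zero would force $W\equiv0$ by uniqueness, but $W\to-\frac\pi2$ as $\sigma\to-\infty$.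

**Step 4: $(\theta_a(t_0),t_0\theta_a'(t_0))\to(\frac\pi2,0)$ as $a\to\infty$.** Convergence to $\Theta$ holds only at scale $x=at$; this step carries the information to the fixed $t_0$. Let $e_a=\frac12\theta_\sigma^2+\frac12B\cos^2\theta$ along $\theta=\theta_a$. By (11),
$$\frac{d}{d\sigma}e_a=-A\theta_\sigma^2+\tfrac12tB'\cos^2\theta\le\tfrac12Ct^2\cos^2\theta\le Ct^2e_a\qquad\text{on }(0,t_0],$$
because $B\ge1$. As $d\sigma=dt/t$, the function $e_a\,e^{-Ct^2/2}$ is nonincreasing, so $e_a(t')\le C_1e_a(t)$ for $t\le t'\le t_0$, with $C_1=e^{Ct_0^2/2}$. Let $\varepsilon>0$ with $2C_1\varepsilon<1$, and choose $X$ with $e_\Theta<\varepsilon$ at $x=X$; this is possible by Step 2. Since $e_a(X/a)\to e_\Theta(X)$ as $a\to\infty$, for large $a$ we have $X/a<t_0$ and $e_a(X/a)<\varepsilon$. So $e_a\le C_1\varepsilon$ on $[X/a,t_0]$. There $\cos^2\theta_a\le2C_1\varepsilon$ and $(t\theta_a')^2\le2C_1\varepsilon$. Also $\theta_a(X/a)$ is close to $\Theta(X)\in(0,\pi)$, so it lies in $(0,\pi)$, and by continuity $\theta_a$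 stays on $[X/a,t_0]$ in the component of $\{\cos^2\le2C_1\varepsilon\}$ around $\frac\pi2$. Let $\varepsilon\to0$.

**Step 5: the winding tends to infinity.** Let $w=\theta_a-\frac\pi2$. Then $(w,tw')\ne(0,0)$ on $(0,t_0]$, since otherwise $\theta_a\equiv\frac\pi2$ by uniqueness; and $(w,tw')=(-\frac\pi2,0)$ at $t=0$. As $(w,tw')$ is continuous in $(t,a)$ and never zero, there is a continuous argument $\chi(t,a)$ of $w+i\,tw'$ on $[0,t_0]\times[1,\infty)$ with $\chi(0,a)=\pi$. In terms of $\sigma$,
$$\partial_\sigma\chi=\frac{ww_{\sigma\sigma}-w_\sigma^2}{w^2+w_\sigma^2},$$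
which equals $-1$ at zeros of $w$. The zeros of $w$ are the points with $\chi\in\frac\pi2+\pi\mathbf Z$, so $\chi$ crosses each of these values only downward. It starts at $\pi$, so the $j$-th zero of $w$ occurs at $\chi=\frac\pi2-(j-1)\pi$, and if $w$ has at least $N$ zeros in $(0,t_0)$, then $\chi(t_0,a)<\frac\pi2-(N-1)\pi$. Given $N$, choose $X$ such that $W$ has $N$ zeros with $x\in(0,X)$. They are simple, hence sign changes, and for large $a$ the convergence $\vartheta_a\to\Theta$ gives $w$ at least $N$ zeros with $t\in(0,X/a)\subset(0,t_0)$. Hence $\chi(t_0,a)\to-\infty$ as $a\to\infty$.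

### 8.2. The family from the other end

For small $|b|$ and $r$ let
$$\theta^Q(t;b,r)=\tfrac\pi2-\tilde\theta(\tfrac\pi2-t;b,r),\qquad y^r_Q(b)=\bigl(\theta^Q-\tfrac\pi2,\ t_0(\theta^Q)'\bigr)\big|_{t=t_0}.$$
Since $\theta^Q(\cdot\,;0,r)\equiv\frac\pi2$, continuous dependence shows that this is defined for $|b|\le b_0$, $0\le r\le r_0$, and $y_Q^r(0)=0$. It is $C^1$ in $b$, with $y_Q^r(b)$ and $\partial_by_Q^r(b)$ continuous in $(b,r)$.

**Step 6: the curve $y_Q^r$ is transverse at $b=0$.** We show that $\kappa=\partial_by_Q^0(0)\ne0$. Let $v=\partial_b\theta^Q$ at $b=r=0$. It solves the linearization of (6) at $\frac\pi2$, a linear homogeneous second-order ODE on $(0,\frac\pi2)$. Near $\tilde t=\frac\pi2-t=0$ it equals $-\tilde t\,\partial_b\tilde\alpha$, with $\partial_b\tilde\alpha$ continuous and equal to $1$ at $\tilde t=0$. So $v\not\equiv0$, hence $(v,v')\ne(0,0)$ at $t_0$, and $\kappa=(v,t_0v')|_{t_0}\ne0$.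

**Step 7: a function that vanishes exactly on the curve.** Let $\hat\kappa=\kappa/|\kappa|$ and let $\kappa^\perp$ be a unit vector orthogonal to $\kappa$. Shrinking $b_0,r_0$, we may assume $\partial_b\langle y_Q^r,\hat\kappa\rangle\ge|\kappa|/2$. So $b\mapsto\langle y_Q^r(b),\hat\kappa\rangle$ is strictly increasing and vanishes at $0$. With $x_0=b_0|\kappa|/2$, for each $|x|\le x_0$ there is a unique $b=b_r(x)\in[-b_0,b_0]$ with $\langle y_Q^r(b),\hat\kappa\rangle=x$, and by uniqueness and compactness $b_r(x)$ is continuous in $(x,r)$. Put $f_r(x)=\langle y_Q^r(b_r(x)),\kappa^\perp\rangle$, continuous in $(x,r)$ with $f_r(0)=0$, and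
$$\mathcal G_r(y)=\langle y,\kappa^\perp\rangle-f_r(\langle y,\hat\kappa\rangle),\qquad |y|\le x_0,\ 0\le r\le r_0 .\tag{13}$$
It is continuous in $(y,r)$. If $\mathcal G_r(y)=0$, then $y=y_Q^r(b)$ for $b=b_r(\langle y,\hat\kappa\rangle)$, since both components agree. And $\mathcal G_r(\rho\kappa^\perp)=\rho$ for $|\rho|\le x_0$.

### 8.3. Intersections

**Step 8: sign changes at $r=0$.** Let $y_P^r(a)=(\theta-\frac\pi2,\,t_0\theta')|_{t=t_0}$ for $\theta=\theta(\cdot\,;a,r)$. By Step 4 choose $a^\circ>1$ with $|y_P^0(a)|<x_0$ for $a\ge a^\circ$. The argument of $y_P^0(a)$ is $\chi(t_0,a)$, continuous in $a$. It tends to $-\infty$ by Step 5. Fix an integer $j_0$ with $\arg(\kappa^\perp)-(j_0+1)\pi<\chi(t_0,a^\circ)$. By the intermediate value theorem, applied successively, there are $a^\circ<a_1<a_2<\cdots$ with $\chi(t_0,a_j)=\arg(\kappa^\perp)-(j_0+j)\pi$. That is, $y_P^0(a_j)=(-1)^{j_0+j}\rho_j\kappa^\perp$ with $\rho_j>0$, so the numbers $\mathcal G_0(y_P^0(a_j))=(-1)^{j_0+j}\rho_j$ alternate in sign.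

**Step 9: the sign changes persist for small $r$.** Fix $N$. By continuous dependence and compactness of $[a_1,a_{N+1}]$, for $r$ small $y_P^r(a)$ is defined for all $a$ in this interval, is continuous in $a$, and is uniformly close to $y_P^0(a)$. So there is $r_N\in(0,r_0]$ such that for $0<r<r_N$ we have $|y_P^r(a)|<x_0$ on $[a_1,a_{N+1}]$, and $\mathcal G_r(y_P^r(a_j))$ has the sign of $\mathcal G_0(y_P^0(a_j))$ for $1\le j\le N+1$. Hence for each $j\le N$ there is $a\in(a_j,a_{j+1})$ with $\mathcal G_r(y_P^r(a))=0$, that is, $y_P^r(a)=y_Q^r(b)$ for some $b$.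

**Step 10: conclusion.** Then $\theta(\cdot\,;a,r)$ and $\theta^Q(\cdot\,;b,r)$ have the same Cauchy data at $t_0$. Together they form one solution of (5) on $(0,\frac\pi2)$ that satisfies the hypotheses of Lemma 1 with $k=0$. So $rU_\theta$ is smooth and $r$-minimal. Since $\theta'(0)=a>a^\circ>1$, it is not of the form $rJN$. Different $j$ give different $a=\theta'(0)$, hence different functions $\theta$. They give different fields as well, since $U_\theta$ determines $\cos\theta$ and $\sin\theta$, hence, with $\theta(0)=0$ and continuity, $\theta$. $\square$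

## 9. Length one on the three-sphere: an extra first integral (Theorem C)

Here $m=1$ and $r=1$, in the notation of Section 7, now on $0<\tau<\pi$. We have $\Phi=2(1-\cos\varphi\cos\tau)$, symmetric in $\tau$ and $\varphi$.

**Step 1: the first integral.** By (9), with $p_\varphi/P=\varphi'$,
$$(Pp_\varphi)'=\tfrac12\varphi'\Phi_\tau+\tfrac12\Phi_\varphi=\varphi'\sin\tau\cos\varphi+\sin\varphi\cos\tau=(\sin\tau\sin\varphi)' .$$
Since $P^2+p_\varphi^2=\Phi$, we have $|Pp_\varphi|\le\Phi/2\to0$ as $\tau\to0$, because $\varphi(0)=0$. So the constant of integration is $0$, and as $Pp_\varphi=\Phi\varphi'/(1+\varphi'^2)$,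
$$\Phi\,\frac{\varphi'}{1+\varphi'^2}=\sin\tau\sin\varphi\qquad(0<\tau<\pi).\tag{14}$$

**Step 2: $\varphi$ increases from $0$ to $\pi$.** Suppose $\varphi(\tau_1)\in\pi\mathbf Z$ for some $\tau_1\in(0,\pi)$. Since $\Phi(\tau_1)>0$, (14) gives $\varphi'(\tau_1)=0$. Constants in $\pi\mathbf Z$ are solutions, so by uniqueness $\varphi$ is constant, hence $0$. This contradicts $\varphi(\pi)\in\pi+2\pi\mathbf Z$. So $\varphi$ avoids $\pi\mathbf Z$ on $(0,\pi)$. Replacing $\varphi$ by $-\varphi$ if needed, $0<\varphi<\pi$ on $(0,\pi)$ and $\varphi(\pi)=\pi$. By (14), $\varphi'>0$.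

**Step 3: separation of variables.** Put $u=\tau+\varphi$, which increases from $0$ to $2\pi$, and $\delta=\varphi-\tau\in(-\pi,\pi)$, with $\delta\to0$ at both ends. From (14), $\frac{2\varphi'}{1+\varphi'^2}=\frac{2\sin\tau\sin\varphi}{\Phi}$, hence
$$\Bigl(\frac{d\delta}{du}\Bigr)^2=\Bigl(\frac{\varphi'-1}{\varphi'+1}\Bigr)^2=\frac{\Phi-2\sin\tau\sin\varphi}{\Phi+2\sin\tau\sin\varphi}=\frac{1-\cos\delta}{1-\cos u}=\frac{\sin^2(\delta/2)}{\sin^2(u/2)} .$$

**Step 4: $\delta\equiv0$.** Suppose not, and take a maximal open $u$-interval in $(0,2\pi)$ where $\delta\ne0$. There $d\delta/du$ is continuous and does not vanish, so $d\delta/du=\pm\sin(\delta/2)/\sin(u/2)$ with a fixed sign. Since $\frac d{du}\ln\tan\frac{|\delta|}4=\frac{d|\delta|/du}{2\sin(|\delta|/2)}=\pm\frac1{2\sin(u/2)}$ and $\frac{d}{du}\ln\tan\frac u4=\frac1{2\sin(u/2)}$, we get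
$$\tan\frac{|\delta|}4=C\,\Bigl[\tan\frac u4\Bigr]^{\pm1},\qquad C>0 .$$
At both ends of the interval $\delta\to0$, by maximality or by Step 3. But $[\tan(u/4)]^{\pm1}$ tends to $0$ at no more than one end of any subinterval of $(0,2\pi)$: only at $u=0$ for the sign $+$, only at $u=2\pi$ for the sign $-$. This is a contradiction. So $\delta\equiv0$, that is, $\theta=t$, and undoing the sign change, $\theta=\pm t$. $\square$

Theorem C concerns the family (1) with $m=1$ only: it shows that this family yields nothing beyond Hopf fields at $r=1$. Nothing in these notes classifies the $r$-minimal fields or decides existence or uniqueness for larger $r$.
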